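# Finite biquandles detect every non-trivial virtual knot

## 1. Labels on the virtual trefoil

Travel once around a circle and record the cyclic word
$$O1\;\;O2\;\;U1\;\;U2 ,$$
meaning: pass over crossing 1, over crossing 2, under crossing 1, under crossing 2. Declare both crossings positive. (Deleting crossing 3 from the word $O1\,U2\,O3\,U1\,O2\,U3$ of the trefoil and renaming the other two gives this word.) The crossing passages cut the circle into four pieces:
$$\xrightarrow{\;a\;}O1\xrightarrow{\;b\;}O2\xrightarrow{\;c\;}U1\xrightarrow{\;d\;}U2\xrightarrow{\;a\;}$$

On $\mathbb Z/5$ put two operations, $x\,\underline{\triangleright}\,y=3x-y$ and $x\,\overline{\triangleright}\,y=2x$. Label the four pieces by elements of $\mathbb Z/5$. At a crossing write $u,u'$ for the incoming and outgoing under-pieces and $o,o'$ for the incoming and outgoing over-pieces, and at a positive crossing require $x_{u'}=x_u\,\underline{\triangleright}\,x_{o'}$ and $x_o=x_{o'}\,\overline{\triangleright}\,x_u$. Crossing 1 has $(u,u',o,o')=(c,d,a,b)$ and crossing 2 has $(u,u',o,o')=(d,a,b,c)$. Using the letter of a piece for its label, we must solve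
$$d=3c-b,\qquad a=2b,\qquad a=3d-c,\qquad b=2c .$$
So $b=2c$, $a=4c$, $d=3c-2c=c$, and then $a=3c-c=2c$. Hence $4c=2c$, so $c=0$: there is exactly one labeling. A circle without crossings is one piece, and has five labelings. If the number of labelings is an invariant, the virtual trefoil is not the unknot.

The operations were not arbitrary. Here is the precise setting.

**Definition 1.1.** A *biquandle* is a set $X$ with two binary operations $\underline{\triangleright}$, $\overline{\triangleright}$ such that

1. (i) $x\,\underline{\triangleright}\,x=x\,\overline{\triangleright}\,x$ for all $x$;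
2. (ii) for each $y$ the maps $x\mapsto x\,\underline{\triangleright}\,y$ and $x\mapsto x\,\overline{\triangleright}\,y$ are bijections of $X$, and $S(x,y)=(y\,\overline{\triangleright}\,x,\;x\,\underline{\triangleright}\,y)$ is a bijection of $X\times X$;
3. (iii) for all $x,y,z$,
$$(x\,\underline{\triangleright}\,y)\,\underline{\triangleright}\,(z\,\underline{\triangleright}\,y)=(x\,\underline{\triangleright}\,z)\,\underline{\triangleright}\,(y\,\overline{\triangleright}\,z),$$
$$(x\,\underline{\triangleright}\,y)\,\overline{\triangleright}\,(z\,\underline{\triangleright}\,y)=(x\,\overline{\triangleright}\,z)\,\underline{\triangleright}\,(y\,\overline{\triangleright}\,z),$$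
$$(x\,\overline{\triangleright}\,y)\,\overline{\triangleright}\,(z\,\overline{\triangleright}\,y)=(x\,\overline{\triangleright}\,z)\,\overline{\triangleright}\,(y\,\underline{\triangleright}\,z).$$

For example, let $s,t$ be units of $\mathbb Z/n$ and put $x\,\underline{\triangleright}\,y=tx+(s-t)y$, $x\,\overline{\triangleright}\,y=sx$. Then (i) holds, both sides being $sx$; (ii) is clear since $s,t$ are units. In (iii) the two sides of the first identity are both $t^2x+t(s-t)z+s(s-t)y$, those of the second are both $stx+s(s-t)y$, and those of the third are both $s^2x$. Our example is $n=5$, $s=2$, $t=3$. For general $s,t$ the same elimination on the virtual trefoil gives $b=sc$, $a=s^2c$, $d=(t+s^2-st)c$, and the remaining equation $a=td+(s-t)c$ becomes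
$$(s-t)(s-1)(t-1)\,c=0 .$$

*Virtual knots* are oriented virtual knot diagrams modulo the classical and virtual Reidemeister moves. Only the Gauss diagram (the cyclic word with the signs) matters: virtual knots are Gauss diagrams modulo Reidemeister moves. The unknot is the class of the diagram with no crossings. The *semiarcs* of a diagram are the pieces between consecutive classical crossings; virtual crossings are ignored.

**Definition 1.2.** An *$X$-coloring* of $D$ assigns to each semiarc $s$ an element $x_s\in X$ such that
$$\begin{aligned}&\text{positive crossing:}& x_{u'}&=x_u\,\underline{\triangleright}\,x_{o'},& x_o&=x_{o'}\,\overline{\triangleright}\,x_u,\\ &\text{negative crossing:}& x_{u}&=x_{u'}\,\underline{\triangleright}\,x_{o},& x_{o'}&=x_{o}\,\overline{\triangleright}\,x_{u'}.\end{aligned}\tag{1}$$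

For finite $X$ the number $\#\mathrm{Col}_X(D)$ of colorings is an invariant of the virtual knot; for the unknot it is $|X|$. For instance, the one-crossing diagram $O1\,U1$ (positive) has semiarcs $p$ (from $O1$ to $U1$) and $r$, with $o=u'=r$ and $o'=u=p$, so (1) reads $r=p\,\underline{\triangleright}\,p$ and $r=p\,\overline{\triangleright}\,p$. By axiom (i) these agree, and there are $|X|$ colorings. We say that $X$ *distinguishes* the knot from the unknot if the number of colorings is not $|X|$.

A first thought is to use biquandles with $x\,\overline{\triangleright}\,y=x$. These are *quandles*, such as a group with $x\,\underline{\triangleright}\,y=yxy^{-1}$. On the virtual trefoil they see nothing. The over-passages give $a=b=c$; then $d=c\,\underline{\triangleright}\,c=c$ by (i), and $a=d\,\underline{\triangleright}\,c=c$ holds. So there are exactly $|X|$ colorings for every finite quandle $X$. The second operation is really needed, and the question is whether with it finite biquandles see everything: *for every non-trivial virtual knot diagram, is there a finite biquandle that distinguishes the knot from the unknot?*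

The answer is **yes**, and the biquandles can be taken from an explicit family.

## 2. Exact factorizations and the two theorems

**Definition 2.1.** An *exact factorization* of a finite group $G$ is a pair of subgroups $V,\Gamma$ with $G=V\Gamma$ and $V\cap\Gamma=1$. Then every $g\in G$ is uniquely $vw$ with $v\in V,w\in\Gamma$; applying this to inverses, every $y\in G$ is uniquely $y=w_y^{-1}v_y$ with $w_y\in\Gamma$, $v_y\in V$.

**Definition 2.2.** For an exact factorization, $Y(G;V,\Gamma)$ is the set $G$ with
$$x\,\underline{\triangleright}\,y=v_yxv_y^{-1},\qquad x\,\overline{\triangleright}\,y=w_yxw_y^{-1},$$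
and $X(G;V,\Gamma)$ is the set $G\times G$ with
$$(x,e)\,\underline{\triangleright}\,(y,f)=(x\,\underline{\triangleright}\,y,\;v_yx^{-1}e),\qquad (x,e)\,\overline{\triangleright}\,(y,f)=(x\,\overline{\triangleright}\,y,\;w_ye).$$

Two examples. If $V=G$ and $\Gamma=1$, then $v_y=y$, $w_y=1$, and $Y$ is the conjugation quandle of $G$. If $G=S_3$, $V=\langle\rho\rangle$ the rotations and $\Gamma=\langle\tau\rangle$ with $\tau$ a reflection, then $R_i=\rho^i$ has $(w,v)=(1,\rho^i)$ and $F_i=\tau\rho^i$ has $(w,v)=(\tau,\rho^i)$. From $\rho\tau=\tau\rho^{-1}$ one finds (indices mod 3) that $\underline{\triangleright}$ by an element with $v=\rho^j$ fixes every $R_i$ and sends $F_i$ to $F_{i+j}$; and $\overline{\triangleright}$ by a rotation is the identity, while by a reflection it negates indices.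

A subgroup $V\le \mathrm{Sym}(\Omega)$ is *regular* if for any $\omega,\omega'\in\Omega$ exactly one $v\in V$ has $v\omega=\omega'$. For example, $\langle(1\,2\,3)\rangle$ is regular in $\mathrm{Sym}\{1,2,3\}$. If $V$ is regular and $\Gamma=\mathrm{Stab}(\omega_0)$, then $\mathrm{Sym}(\Omega)=V\Gamma$ is exact: for $g\in\mathrm{Sym}(\Omega)$ choose $v\in V$ with $v\omega_0=g\omega_0$; then $v^{-1}g\in\Gamma$, and $V\cap\Gamma=1$.

**Theorem A.** Let $K$ be a non-trivial virtual knot. There are a finite set $\Omega$, a point $\omega_0\in\Omega$ and a regular subgroup $V\le G=\mathrm{Sym}(\Omega)$ such that, with $\Gamma=\mathrm{Stab}(\omega_0)$, at least one of the finite biquandles $Y(G;V,\Gamma)$, $X(G;V,\Gamma)$ distinguishes $K$ from the unknot.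

**Theorem B.** (1) For any finitely many non-trivial virtual knots there is one finite biquandle distinguishing each of them from the unknot. (2) No single finite biquandle distinguishes all non-trivial virtual knots from the unknot: for every finite biquandle $X$ there are infinitely many non-trivial *classical* knots with exactly $|X|$ $X$-colorings.

Sections 3–13 prove Theorem A, and Section 14 proves Theorem B. Everything is smooth or PL, and products of paths are read left to right.

## 3. The biquandle axioms for $Y$ and $X$, and holonomy

Fix an exact factorization $G=V\Gamma$.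

**Lemma 3.1.** Let $x,y\in G$, $a=x\,\underline{\triangleright}\,y$, $b=y\,\overline{\triangleright}\,x$. Then
$$w_aw_y=w_bw_x,\qquad v_av_y=v_bv_x,\qquad w_av_y=v_bw_x .$$

*Proof.* Write $v_yw_x^{-1}=w'^{-1}v'$ with $w'\in\Gamma$, $v'\in V$. Then
$$a=v_yw_x^{-1}v_xv_y^{-1}=w'^{-1}\,(v'v_xv_y^{-1}),\qquad b=w_xw_y^{-1}v_yw_x^{-1}=w_xw_y^{-1}w'^{-1}v'=(w'w_yw_x^{-1})^{-1}v'.$$
By uniqueness $w_a=w'$, $v_a=v'v_xv_y^{-1}$, $w_b=w'w_yw_x^{-1}$, $v_b=v'$. The first two identities are now immediate, and the third is $w'v_y=v'w_x$, which is the definition of $w',v'$. $\square$

**Lemma 3.2.** $Y=Y(G;V,\Gamma)$ and $X=X(G;V,\Gamma)$ are biquandles.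

*Proof for $Y$.* (i) $x\,\underline{\triangleright}\,x=v_xw_x^{-1}v_xv_x^{-1}=v_xw_x^{-1}$, and $x\,\overline{\triangleright}\,x=w_xw_x^{-1}v_xw_x^{-1}=v_xw_x^{-1}$.

(ii) The column maps are conjugations. For $S$, suppose $S(x,y)=(b,a)$ is given. By the proof of Lemma 3.1 we know $v'=v_b$ and $w'=w_a$. Then $v_yw_x^{-1}=w'^{-1}v'$ determines $v_y$ and $w_x$, by uniqueness of the factorization $G=V\Gamma$; next $v_x=v'^{-1}v_av_y$ and $w_y=w'^{-1}w_bw_x$ are determined. So $S$ is injective on a finite set, hence bijective.

(iii) In each identity both sides are conjugates of $x$. The conjugating elements are, on the left and on the right, respectively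
$$v_{z\underline{\triangleright}y}v_y\ \text{and}\ v_{y\overline{\triangleright}z}v_z;\qquad w_{z\underline{\triangleright}y}v_y\ \text{and}\ v_{y\overline{\triangleright}z}w_z;\qquad w_{z\overline{\triangleright}y}w_y\ \text{and}\ w_{y\underline{\triangleright}z}w_z .$$
The first two pairs agree by Lemma 3.1 for $(z,y)$ in place of $(x,y)$ (second and third identity), the last by Lemma 3.1 for $(y,z)$ (first identity).

*Proof for $X$.* First coordinates are done, so look at second coordinates. (i) $v_xx^{-1}e=v_xv_x^{-1}w_xe=w_xe$. (ii) Column maps are bijective, because for fixed $(y,f)$ they are a bijection on $x$ and, for each $x$, a left multiplication on $e$. The map $S$ covers the bijection $S$ of $Y^2$, and over $(x,y)$ it is $(e,f)\mapsto(w_xf,\;v_yx^{-1}e)$, a bijection. (iii) The left sides have second coordinates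
$$v_{z\underline{\triangleright}y}(v_yxv_y^{-1})^{-1}v_yx^{-1}e=v_{z\underline{\triangleright}y}v_yx^{-2}e,\qquad w_{z\underline{\triangleright}y}v_yx^{-1}e,\qquad w_{z\overline{\triangleright}y}w_ye,$$
and the right sides have
$$v_{y\overline{\triangleright}z}v_zx^{-2}e,\qquad v_{y\overline{\triangleright}z}(w_zxw_z^{-1})^{-1}w_ze=v_{y\overline{\triangleright}z}w_zx^{-1}e,\qquad w_{y\underline{\triangleright}z}w_ze .$$
They agree by the same instances of Lemma 3.1. $\square$

**Holonomy.** Let $D$ have at least one classical crossing and let $c=(x_s)$ be a $Y$-coloring; write $v_s=v_{x_s}$, $w_s=w_{x_s}$. An $X$-coloring lying over $c$ is a choice of $e_s\in G$ for each semiarc. Reading (1) in $X$, the conditions are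
$$\begin{aligned}&\text{positive:}& e_{u'}&=v_{o'}x_u^{-1}e_u,& e_{o'}&=w_u^{-1}e_o,\\&\text{negative:}& e_{u'}&=x_{u'}v_o^{-1}e_u,& e_{o'}&=w_{u'}e_o .\end{aligned}\tag{2}$$
For instance, at a positive crossing (1) says $e_o=w_ue_{o'}$, and at a negative one $e_u=v_ox_{u'}^{-1}e_{u'}$. So each passage multiplies $e$ on the left by a known element, and going once around the knot $e$ becomes $h_ce$ for some $h_c\in G$. (Changing the starting semiarc conjugates $h_c$.) Hence $c$ has $|G|$ lifts if $h_c=1$ and none otherwise:
$$\#\mathrm{Col}_X(D)=|G|\cdot\#\{c\in\mathrm{Col}_Y(D):h_c=1\}.\tag{3}$$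

**Corollary 3.3.** If some $Y$-coloring $c$ of $D$ has $h_c\ne1$, then $Y$ or $X$ distinguishes $D$ from the unknot.

*Proof.* If $\#\mathrm{Col}_Y(D)\neq|G|=|Y|$, then $Y$ does. Otherwise (3) gives $\#\mathrm{Col}_X(D)\le|G|(|G|-1)<|G|^2=|X|$. $\square$

It is instructive to run this on the virtual trefoil with $G=S_3$ as above. All labels have the same type. If $c=R_i$, all four labels are $R_i$. If $c=F_i$, then $d=F_{i+j}$ with $b=F_j$, and $b=c\,\overline{\triangleright}\,d=F_{-i}$, so $d=F_0$; then $a=b\,\overline{\triangleright}\,c=F_i=d\,\underline{\triangleright}\,c$. That makes six colorings. By (2), $h^{-1}$ is the product $w_c\cdot w_d\cdot x_cv_b^{-1}\cdot x_dv_c^{-1}$. For rotations it is $1$, and for $c=F_i$ it is $\tau\cdot\tau\cdot\tau\rho^{2i}\cdot\tau\rho^{-i}=\rho^{-3i}=1$. So this small $G$ fails. We need a principle that produces good colorings.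

## 4. Colorings from representations of the exterior

By results of Goussarov–Polyak–Viro (2000), Kauffman (1999) and Carter–Kamada–Saito (2002), every virtual diagram has the Gauss diagram of some diagram on a closed connected oriented surface $\Sigma$; isotopic knots in $\Sigma\times I$ give the same virtual knot; and classical knots embed in virtual knots. We use these facts throughout. Colorings depend only on the Gauss diagram, so we may color diagrams on surfaces.

Let $D$ be a diagram with at least one crossing on a closed connected oriented surface $\Sigma$, of a knot $K\subset\Sigma\times(0,1)$, with up meaning over. Let $M=\Sigma\times I\setminus K$. Choose $z_0\in\Sigma\setminus D$ and $*=(z_0,1)$.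

For $z\notin D$ let $\delta_z$ be the vertical path from $(z,1)$ to $(z,0)$; it lies in $M$. For a path $\gamma$ in $\Sigma$ from $z$ to $z'$ with $z,z'\notin D$ put
$$\gamma^1=\gamma\times1,\qquad \gamma^\flat=\delta_z\,(\gamma\times0)\,\delta_{z'}^{-1}.$$
Both run from $(z,1)$ to $(z',1)$ in $M$, one along the ceiling and one along the floor, and their homotopy classes depend only on that of $\gamma$ in $\Sigma$. Let $\pi_T\le\pi_1(M,*)$ be the group of all $\gamma^1$, and $\pi_B\le\pi_1(M,*)$ the group of all $\gamma^\flat$, with $\gamma$ running over loops at $z_0$.

For a path $\eta$ in $M$ with endpoints over points $z,z'\notin D$, let $\hat\eta$ be the path from $(z,1)$ to $(z',1)$ obtained by adding the vertical segments between the endpoints of $\eta$ and the ceiling. Then $\widehat{\eta\eta'}\simeq\hat\eta\,\hat\eta'$. If $\eta$ projects to $\gamma$, pushing $\eta$ vertically shows: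
$$\text{no point of }K\text{ above a point of }\eta\ \Rightarrow\ \hat\eta\simeq\gamma^1;\qquad \text{no point of }K\text{ below a point of }\eta\ \Rightarrow\ \hat\eta\simeq\gamma^\flat.\tag{4}$$

**Proposition 4.1.** There is a primitive element $\ell_0$ of $\pi_1(\partial N(K))$, depending only on $D$, with the following property. Let $G=V\Gamma$ be exact and $\rho:\pi_1(M,*)\to G$ a homomorphism with $\rho(\pi_T)\subset\Gamma$ and $\rho(\pi_B)\subset V$. Then there is a $Y(G;V,\Gamma)$-coloring $c$ of $D$ such that $h_c^{-1}$ is conjugate to $\rho(\ell_0)$.

The picture to keep in mind: to a semiarc $s$ we attach two numbers, the price $w_s\in\Gamma$ of crossing it along the ceiling and the price $v_s\in V$ of crossing it along the floor. The label is $x_s=w_s^{-1}v_s$, the value of a meridian.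

**Step 1 (from loops to paths).** *We extend $\rho$ to paths between different base points so that ceiling paths have values in $\Gamma$ and floor paths in $V$.* For $z\notin D$ choose a path $a_z$ in $\Sigma$ from $z_0$ to $z$, with $a_{z_0}$ constant. Put $g_z=a_z^\flat(a_z^1)^{-1}$, a loop at $*$. Write $\rho(g_z)=vw^{-1}$ with $v\in V$, $w\in\Gamma$, and set $\theta_z=w$, so that $\rho(g_z)\theta_z\in V$. For a path $\gamma$ in $M$ from $(z,1)$ to $(z',1)$ put
$$\tilde\rho(\gamma)=\theta_z^{-1}\,\rho\big(a_z^1\,\gamma\,(a_{z'}^1)^{-1}\big)\,\theta_{z'} .$$
This is multiplicative. If $\gamma$ is a path in $\Sigma$, then $a_z^1\gamma^1(a_{z'}^1)^{-1}$ is a ceiling loop, so $\tilde\rho(\gamma^1)\in\Gamma$. Also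
$$a_z^1\gamma^\flat(a_{z'}^1)^{-1}\simeq g_z^{-1}\cdot a_z^\flat\gamma^\flat(a_{z'}^\flat)^{-1}\cdot g_{z'},$$
so
$$\tilde\rho(\gamma^\flat)=(\rho(g_z)\theta_z)^{-1}\;\rho\big(a_z^\flat\gamma^\flat(a_{z'}^\flat)^{-1}\big)\;(\rho(g_{z'})\theta_{z'})\in V,$$
the middle factor being the value of an element of $\pi_B$. Finally, if $\gamma\subset\Sigma\setminus D$, then $\gamma\times I\subset M$, so $\gamma^1\simeq\gamma^\flat$ and
$$\tilde\rho(\gamma^1)=\tilde\rho(\gamma^\flat)\in\Gamma\cap V=1.\tag{5}$$

**Step 2 (the labels).** *We define $x_s$ and check that it is well defined.* For a semiarc $s$ let $\gamma$ be a short arc crossing $s$ once from left to right and put $w_s=\tilde\rho(\gamma^1)\in\Gamma$, $v_s=\tilde\rho(\gamma^\flat)\in V$. Sliding along $s$, two such arcs differ, up to homotopy in $\Sigma$, by composition on both sides with paths in $\Sigma\setminus D$, which have value $1$ by (5). So $w_s,v_s$ depend only on $s$. Put $x_s=w_s^{-1}v_s$. Its factors are $w_{x_s}=w_s$ and $v_{x_s}=v_s$. It is the value of the loop $(\gamma^1)^{-1}\gamma^\flat$, based at a point to the right of $s$.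

**Step 3 (positive crossings).** *We check the coloring rule.* Draw the over strand from SW to NE and the under strand from SE to NW; the regions around the crossing are W, N, E, S. The (left, right) regions are: $o$: (W, S); $o'$: (N, E); $u$: (S, E); $u'$: (W, N). In a small disc $U$ around the crossing the routes W→N→E and W→S→E are homotopic. Compare them in $U\times1$, in $U\times0$, and in $U\times t$, where $t$ is a level between the two strands; all three discs lie in $M$. At level $t$, by (4), crossing an under semiarc costs the same as along the ceiling, and crossing an over semiarc costs the same as along the floor. Therefore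
$$w_{u'}w_{o'}=w_ow_u,\qquad v_{u'}v_{o'}=v_ov_u,\qquad w_{u'}v_{o'}=v_ow_u .\tag{6}$$
From the first and third, $w_o=w_{u'}w_{o'}w_u^{-1}$ and $v_o=w_{u'}v_{o'}w_u^{-1}$, so $x_o=w_o^{-1}v_o=w_ux_{o'}w_u^{-1}=x_{o'}\,\overline{\triangleright}\,x_u$. From the third and second, $w_{u'}=v_ow_uv_{o'}^{-1}$ and $v_{u'}=v_ov_uv_{o'}^{-1}$, so $x_{u'}=v_{o'}w_u^{-1}v_uv_{o'}^{-1}=v_{o'}x_uv_{o'}^{-1}=x_u\,\underline{\triangleright}\,x_{o'}$. This is (1).

**Step 4 (negative crossings).** *Same check, other sign.* Draw the over strand from SE to NW and the under strand from SW to NE. The (left, right) regions are $u$: (W, S); $u'$: (N, E); $o$: (S, E); $o'$: (W, N). The same comparison gives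
$$w_uw_o=w_{o'}w_{u'},\qquad v_uv_o=v_{o'}v_{u'},\qquad w_uv_o=v_{o'}w_{u'},$$
which is (6) with $(u',o',o,u)$ replaced by $(u,o,o',u')$. The conclusions of Step 3 become $x_{o'}=x_o\,\overline{\triangleright}\,x_{u'}$ and $x_u=x_{u'}\,\underline{\triangleright}\,x_o$, again (1). So $c=(x_s)$ is a $Y$-coloring.

**Step 5 (holonomy as the value of a loop).** *We identify $h_c$.* Each rule in (2) has the form $e\mapsto p^{-1}e$ with
$$\begin{aligned}&\text{positive:}& p&=x_uv_{o'}^{-1}\ (\text{under}),& p&=w_u\ (\text{over}),\\&\text{negative:}& p&=v_ox_{u'}^{-1}\ (\text{under}),& p&=w_{u'}^{-1}\ (\text{over}).\end{aligned}\tag{7}$$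
If $p_1,\dots,p_n$ are the successive factors along the knot, then $h_c=p_n^{-1}\cdots p_1^{-1}$, so $h_c^{-1}=p_1\cdots p_n$.

Let $K'\subset\partial N(K)$ be the push-off of $K$ to its right, with the same heights. Cut it at points to the right of the semiarcs, so that each segment $\eta$ passes one crossing, beside the over strand or beside the under strand. Beside the over strand, $\eta$ crosses above one under semiarc and no point of $K$ is above $\eta$. Beside the under strand, $\eta$ crosses below one over semiarc and no point of $K$ is below $\eta$. With the regions of Steps 3 and 4, (4) gives the values of $\hat\eta$: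

- positive, over strand: S→E across $u$, left to right, value $w_u$;
- positive, under strand: E→N across $o'$, right to left, value $v_{o'}^{-1}$;
- negative, over strand: E→N across $u'$, right to left, value $w_{u'}^{-1}$;
- negative, under strand: S→E across $o$, left to right, value $v_o$.

Next, let $\gamma$ be a short arc crossing $s$ from left to right and ending below the point of $K'$ beside $s$. In the strip $\gamma\times I$ punctured by $K$, the loop $(\gamma^1)^{-1}\gamma^\flat$ goes left along the ceiling, down, right along the floor, and up: once around the puncture. So it is homotopic to $\hat\mu_s$, where $\mu_s=\partial N(K)\cap(\gamma\times I)$ is the meridian based at that point of $K'$, directed accordingly. Hence $x_s=\tilde\rho(\hat\mu_s)$.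

Comparing with (7), $h_c^{-1}=\tilde\rho(\hat\lambda)$, where $\lambda\subset\partial N(K)$ is the loop $K'$ with one meridian inserted at each undercrossing: $\mu_u$ before the segment at a positive crossing, $\mu_{u'}^{-1}$ after it at a negative one. Let $\ell_0$ be the class of $\lambda$ in $\pi_1(\partial N(K))$. It is $[K']\mu^n$ for some $n$. It meets the meridian with intersection number $\pm1$, so it is primitive, and it was built from $D$ alone. Finally, $\tilde\rho$ of a loop at $(z,1)$ is conjugate to $\rho$ of any freely homotopic loop at $*$. $\square$

In fact $n$ is the writhe of $D$, because each crossing contributes its sign once. The meridians above turn counterclockwise as seen when looking along $K$, so for a diagram on $S^2$ they have linking number $-1$ with $K$, while $K'$ has linking number equal to the writhe. So for classical knots $\ell_0$ has linking number $0$ with $K$.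

## 5. Two conditions on a finite quotient

**Proposition 5.1.** Let $D$ on $\Sigma$ be as in Section 4. Suppose there is a surjection $q:\pi_1(M,*)\to Q$ onto a finite group such that

- (C) $q(\pi_B)\cap g\,q(\pi_T)\,g^{-1}=1$ for all $g\in Q$;
- (L) $q(\ell_0)\ne1$.

Then the conclusion of Theorem A holds for the virtual knot of $D$.

*Proof.* *We must enlarge $q(\pi_T)$ and $q(\pi_B)$ to the two factors of an exact factorization of a bigger group.* Let $\Gamma_0=q(\pi_T)$, $V_0=q(\pi_B)$ and $\Omega=Q/\Gamma_0\sqcup Q$ with the left action of $Q$, which is faithful because of the second part. Let $\omega_0$ be the coset $\Gamma_0$, $G=\mathrm{Sym}(\Omega)\ge Q$ and $\Gamma=\mathrm{Stab}(\omega_0)$; then $\Gamma_0\le\Gamma$. The stabilizer in $V_0$ of $g\Gamma_0$ is $V_0\cap g\Gamma_0g^{-1}=1$ by (C), so $V_0$ acts freely on $Q/\Gamma_0$; it also acts freely on $Q$. So $\Omega\cong V_0\times C$ as a $V_0$-set for a finite set $C$. Let $\mathbb Z/|C|$ act regularly on $C$. Then $V=V_0\times\mathbb Z/|C|$ acts regularly on $V_0\times C$ and contains $V_0$, and $G=V\Gamma$ is exact (Section 2). Apply Proposition 4.1 to $\rho=q$, viewed as a map to $G$: there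 is a coloring $c$ with $h_c^{-1}$ conjugate to $q(\ell_0)\neq1$. Corollary 3.3 finishes. $\square$

From now on let $K$ be a non-trivial virtual knot, and choose $(\Sigma,D)$ representing it with $\Sigma$ closed, connected, and of **minimal genus** $g$. The diagram $D$ has a crossing, since $K$ is non-trivial.

**The sphere case $g=0$.** Here $K$ is a classical knot. It is a non-trivial one, because Reidemeister moves on $S^2$ induce Reidemeister moves of Gauss diagrams. Now $\pi_T=\pi_B=1$, so (C) is empty. Removing two balls does not change $\pi_1$, so $\pi_1(M)=\pi_1(S^3\setminus K)$. As the classical knot is non-trivial, $\pi_1(\partial N(K))$ injects in it by the loop theorem, so $\ell_0\neq1$. Classical knot groups are residually finite (Hempel 1987 with Thurston), so a finite quotient satisfies (L). Theorem A follows when $g=0$.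

**Why a deeper quotient does not help when $g\ge1$.** The sphere case suggests taking any sufficiently deep finite quotient of $\pi_1(M)$. Condition (L) does survive refinement, but (C) does not. Let $q:\pi_1(M,*)\to Q$ be *any* finite quotient, $n=|Q|$, and $p$ a prime not dividing $n$. Let $r$ be a surjection $\pi_1(M,*)\to\pi_1(\Sigma\times I)\to H_1(\Sigma)\to\mathbb Z/p$, and $c$ a loop at $z_0$ in $\Sigma$ with $r(c^1)\ne0$. In $\Sigma\times I$ the loops $c^1$ and $c^\flat$ are homotopic, so $r(c^1)=r(c^\flat)$, and
$$(q,r)\big((c^n)^1\big)=(1,\,n\,r(c^1))=(q,r)\big((c^n)^\flat\big)\neq1 .$$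
So (C) fails for $(q,r)$: every finite quotient has a refinement violating (C). Nor is it enough to separate one element of $\pi_B$ from one of $\pi_T$ at a time, since each new quotient creates new elements to separate. What we need is a quotient whose restrictions to $\pi_T$ and to $\pi_B$ are controlled exactly.

## 6. Comparing orders

Conjugate elements have equal orders. Suppose we have two finite quotients that restrict to $\pi_T$ with the *same* kernel, but to $\pi_B$ with kernels so different that no element outside the larger one has the same order in both. Then no non-trivial image from $\pi_B$ can be conjugate to an image from $\pi_T$ in both at once.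

**Lemma 6.1.** Let $\beta$ be a closed orientable surface group of genus $\ge1$, $S\lhd\beta$ of finite index $m$, and $S'=[S,S]S^m$. Then $S'\lhd\beta$ has finite index, and if $b\in\beta$ has the same order modulo $S$ and modulo $S'$, then $b\in S$.

For example, let $\beta=\mathbb Z^2$, $S=k\mathbb Z^2$, $m=k^2$, $S'=k^3\mathbb Z^2$. If the entries of $b$ have greatest common divisor $d$, its orders are $k/\gcd(k,d)$ and $k^3/\gcd(k^3,d)$. If some prime divides $d$ to a smaller power than $k$, it divides $\gcd(k,d)$ and $\gcd(k^3,d)$ to the same power, but divides $k^3$ to a higher power than $k$, so the orders differ. Hence equal orders force $k\mid d$.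

*Proof.* $S'$ is characteristic in $S$, hence normal in $\beta$, and $S/S'=S_{ab}/mS_{ab}$ is finite. Let $b\notin S$ have order $o>1$ modulo $S$. Let $r$ be a prime divisor of $o$; since $o\mid m$, also $r\mid m$. Put $c=b^{o/r}$; then $c\notin S$ and $c^r=b^o\in S$. The group $C=S\langle c\rangle$ has finite index in $\beta$, so it is a closed orientable surface group of genus $\geq 1$ and $C_{ab}$ is free abelian. Hence the surjection $C\to C/S\cong\mathbb Z/r$ lifts to a homomorphism $\psi:C\to\mathbb Z$. Then $\psi(S)\subset r\mathbb Z$ and $r\nmid\psi(c)$. Put $\chi=\psi/r:S\to\mathbb Z$. We get $\chi(b^o)=\chi(c^r)=\psi(c)\notin r\mathbb Z$, while $\chi$ kills $[S,S]$ and sends $m$-th powers into $m\mathbb Z$, so $\chi(S')\subset m\mathbb Z\subset r\mathbb Z$. So $b^o\notin S'$. The order of $b$ modulo $S'$ is a multiple of $o$, as $S'\le S$, and it is not $o$. $\square$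

**Proposition 6.2 (prescribed kernels).** Let $g\ge1$. There are $k\ge2$, finite-index normal subgroups $N_T\lhd\pi_T$ and $S\lhd\pi_B$, and finite quotients $q_A:\pi_1(M,*)\to Q_A$, $q_B:\pi_1(M,*)\to Q_B$ such that, with $m=|\pi_B/S|$ and $S'=[S,S]S^m$,
$$\ker q_A\cap\pi_T=\ker q_B\cap\pi_T=N_T,\qquad \ker q_A\cap\pi_B=S,\qquad \ker q_B\cap\pi_B=S',\tag{8}$$
$$\ker q_A\cap\pi_1(\partial N(K))=k\,\pi_1(\partial N(K)).\tag{9}$$

**Proposition 6.2 implies Theorem A for $g\ge1$.** Let $q=(q_A,q_B)$ and $Q\le Q_A\times Q_B$ its image. We check the hypotheses of Proposition 5.1, using that $\pi_B$ is a surface group of genus $g$: the surfaces $\Sigma\times0,\Sigma\times1$ are $\pi_1$-injective even in $\Sigma\times I$.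

(L): $\ell_0$ is primitive in $\pi_1(\partial N(K))\cong\mathbb Z^2$ and $k\ge2$, so $\ell_0\notin k\,\pi_1(\partial N(K))$ and $q_A(\ell_0)\neq1$.

(C): let $t\in\pi_T$, $b\in\pi_B$ with $q(b)$ conjugate to $q(t)$ in $Q$. Comparing orders in $Q_A$ and in $Q_B$,
$$\mathrm{ord}(b\bmod S)=\mathrm{ord}(t\bmod N_T)=\mathrm{ord}(b\bmod S').$$
By Lemma 6.1, $b\in S$. So $q_A(b)=1$, hence $q_A(t)=1$, i.e. $t\in N_T$. So $q_B(t)=1$, hence $q_B(b)=1$. Thus $q(b)=1$. $\square$

It remains to prove Proposition 6.2, and there the geometry must enter. A quotient that factors through $\pi_1(\Sigma\times I)$ has the same kernel on $\pi_T$ and on $\pi_B$, so (8) is out of its reach whenever $S\ne S'$. The knot must make $\pi_T$ and $\pi_B$ independent, and it does so by blocking all annuli from ceiling to floor.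

## 7. Results on 3-manifolds and hyperbolic groups used as black boxes

A surface ($\neq S^2,D^2$, two-sided) is *incompressible* if it is $\pi_1$-injective; by the loop theorem this is equivalent to having no compressing disc. A 3-manifold is *irreducible* if every embedded sphere bounds a ball. It is *Seifert fibred* if it is a union of disjoint circles with fibred solid torus neighborhoods. A compact manifold is *atoroidal* if every incompressible torus in it is $\partial$-parallel in it.

- **[Wal]** (Waldhausen 1968, §3) In $\Sigma\times I$, $\Sigma\ne S^2$: a properly embedded incompressible annulus meeting both ends is isotopic to some $c\times I$; one with boundary in one end is parallel into that end; a closed incompressible surface is isotopic to $\Sigma\times\frac12$.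
- **[JSJ]** (Jaco–Shalen, Johannson) A compact orientable irreducible 3-manifold with incompressible boundary contains a finite family of disjoint incompressible tori, pairwise non-parallel and not $\partial$-parallel, cutting it into pieces each of which is Seifert fibred or atoroidal.
- **[Th]** (Thurston) (i) A compact orientable irreducible atoroidal non-Seifert 3-manifold whose boundary is non-empty and consists of incompressible tori has finite-volume hyperbolic interior. (ii) For such a manifold, excluding finitely many slopes on each boundary torus, all fillings of all the tori are closed hyperbolic.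

A family $\{H_i\}$ of subgroups of $\Pi$ is *(almost) malnormal* if $H_i\cap gH_jg^{-1}$ is trivial (finite) unless $i=j$ and $g\in H_i$. In the free group on $a,b$, the subgroup $\langle a\rangle$ is malnormal; $\langle a^2\rangle$ is not, as conjugation by $a\notin\langle a^2\rangle$ fixes it. A subgroup $H$ of a hyperbolic group is *quasiconvex* if Cayley graph geodesics between points of $H$ stay within a bounded distance of $H$; in a free group, $\langle a\rangle$ is quasiconvex. Equivalently, $H$ is finitely generated and quasi-isometrically embedded, so the property can be tested in a finite-index overgroup and passes to finite-index subgroups of $H$. A finitely generated group $\Pi$ is *hyperbolic relative to* $\{H_i\}$ if the graph obtained from a Cayley graph by joining, for each coset $gH_i$, a new vertex to all elements of the coset is hyperbolic and fine (each edge lies in finitely many simple circuits of each length). For $\mathbb Z^2*\mathbb Z^2$ and its two factors this graph is a tree-like arrangement of pieces of diameter at most $2$; a simple circuit stays in one piece and passes its new vertex at most once, so it is fine. A group is *compact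 special* if it is the fundamental group of a compact non-positively curved cube complex with a local isometry to the Salvetti complex of a right-angled Artin group. For example, a free group of finite rank is the fundamental group of a wedge of circles, which is itself such a Salvetti complex. *Virtually* means: for a finite-index subgroup.

- **[Ag]** (Agol 2013, with Bergeron–Wise and Kahn–Markovic) Closed hyperbolic 3-manifold groups are virtually (compact) special.
- **[MSQT]** (Wise's Malnormal Special Quotient Theorem, *The Structure of Groups with a Quasiconvex Hierarchy*; Agol–Groves–Manning, Forum Math. Pi 2016) If $\Pi$ is hyperbolic and virtually special and $\{H_i\}$ is a finite almost malnormal family of quasiconvex subgroups, there are finite-index $\dot H_i\lhd H_i$ such that for all finite-index $N_i\lhd H_i$ with $N_i\le\dot H_i$, the group $\Pi/\langle\langle\cup N_i\rangle\rangle$ is hyperbolic and virtually special. Virtually special groups are residually finite (Haglund–Wise 2008).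
- **[RH]** (a) Finite-volume hyperbolic 3-manifold groups are hyperbolic relative to the cusp groups (Farb 1998). (b) A hyperbolic group is hyperbolic relative to any finite almost malnormal family of quasiconvex subgroups (Bowditch, *Relatively hyperbolic groups*, Thm 7.11). (c) If $\Pi$ is hyperbolic relative to $\{H_i\}$, there is a finite $\mathfrak F\subset\Pi\setminus1$ such that if $N_i\lhd H_i$ and $N_i\cap\mathfrak F=\emptyset$, then $H_i/N_i$ injects into $\Pi/\langle\langle\cup N_i\rangle\rangle$, which is hyperbolic relative to $\{H_i/N_i\}$ (Osin 2007, Groves–Manning 2008). (d) Peripheral families are almost malnormal (Osin 2006).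
- **[BH]** (Bridson–Haefliger, Ch. III.Γ, 3.9 and 3.10) In a hyperbolic group, centralizers of elements and cyclic subgroups are quasiconvex; commuting elements of a torsion-free hyperbolic group lie in a common cyclic subgroup.

We also use that surface groups and fundamental groups of finite graphs of finite groups are residually finite. One consequence of residual finiteness recurs: *given finitely many finite subgroups of a residually finite group, some finite quotient is injective on all of them*. Take the product of finite quotients, one for each non-trivial element, in which that element survives.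

## 8. Annuli and tori in the exterior

Let $g\ge1$ and $M=\Sigma\times I\setminus\mathrm{int}\,N(K)$. Write $T=\Sigma\times1$ and $B=\Sigma\times0$. All facts below come from minimality of the genus, through (a).

**(a)** *$K$ is not isotopic in $\Sigma\times I$ to a knot disjoint from $c\times I$ with $c\subset\Sigma$ an essential simple closed curve.* Otherwise the isotoped knot has a diagram disjoint from $c$. Cut $\Sigma$ along $c$, cap off with discs, and keep the component containing the diagram. The Gauss diagram is unchanged and the genus is smaller, whether $c$ separates or not, because $c$ is essential. This contradicts minimality.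

**(b)** *$M$ is irreducible.* A sphere in $M$ bounds a ball in the irreducible manifold $\Sigma\times I$. If that ball contained $K$, we could shrink it and isotope $K$ into a small ball, whose projection misses some essential curve, against (a). So the ball lies in $M$.

**(c)** *$\partial M$ is incompressible.* $T$ and $B$ are $\pi_1$-injective in $\Sigma\times I$, hence in $M$. Suppose $\partial N(K)$ had a compressing disc $\Delta\subset M$. Then $N(K)\cup N(\Delta)$ is a solid torus with a 2-handle attached along an essential curve, so its boundary is a sphere. This sphere lies in $M$ and by (b) bounds a ball in $M$, necessarily on the side away from $K$. Then $\Sigma\times I=N(K)\cup N(\Delta)\cup\text{ball}$ would be closed, which is absurd.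

**(d)** *Let $A\subset M$ be a properly embedded $\pi_1$-injective annulus with $\partial A\subset T\cup B$. Then $A$ does not meet both $T$ and $B$, and $A$ is parallel in $M$ into $T$ or into $B$.* The boundary curves are non-trivial in $\pi_1(M)$, hence essential in $T\cup B$. Since $T,B$ are $\pi_1$-injective in $\Sigma\times I$, whose group is torsion-free, $A$ is incompressible in $\Sigma\times I$. If $A$ meets both $T$ and $B$, then by [Wal] an ambient isotopy takes $A$ to $c\times I$ with $c$ essential, and takes $K$ off $c\times I$, against (a). If, say, $\partial A\subset T$, then by [Wal] $A$ is parallel in $\Sigma\times I$ to an annulus $A'\subset T$ through a solid torus $W\cong A'\times I$ with $\partial W=A\cup A'$. Suppose $K\subset W$. Push $K$ through the product structure of $W$ into a thin collar of $A'$. It is then disjoint from $c'\times I$, where $c'\subset\Sigma$ is a curve off $A'$ and parallel to a component of $\partial A'$, against (a). So $K\cap W=\emptyset$, and $W\subset M$ since $N(K)$ is connected and misses $\partial W$.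

**(e)** *Every incompressible torus $F\subset\mathrm{int}\,M$ separates $M$. If it separates $T$ from $B$, it is $\partial$-parallel in $M$.* $\Sigma\times I$ embeds in $\mathbb R^3$, where closed surfaces separate. Suppose $F$ separates $T$ from $B$. Then $[F]=\pm[T]$ in $H_2(\Sigma\times I)$, so the projection $F\to\Sigma$ has degree $\pm1$. A map of degree $\pm1$ is $\pi_1$-surjective, since otherwise it would lift to a non-trivial covering and its degree would be zero or divisible by the covering degree. So $\pi_1(\Sigma)$ is abelian, $g=1$, and the surjection $\mathbb Z^2\to\mathbb Z^2$ is an isomorphism. Hence $F$ is incompressible in $\Sigma\times I$ and by [Wal] isotopic to $\Sigma\times\frac12$. Both sides of $F$ in $\Sigma\times I$ are products, and the side not containing $K$ is a product in $M$.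

By (b) and (c) we can take the JSJ tori of $M$. By (e) the graph dual to the decomposition is a tree. No JSJ torus separates $T$ from $B$, since it is not $\partial$-parallel. So a single piece $M_0$ contains both $T$ and $B$. We record some properties of the pieces.

- They are irreducible: a sphere in a piece bounds a ball in $M$, and this ball contains no incompressible torus, so it lies in the piece.
- They have incompressible boundary, their groups inject in $\pi_1(M)$, and each is atoroidal or Seifert.
- None is $T^2\times I$, because JSJ tori are pairwise non-parallel and not $\partial$-parallel, and $M$ has three boundary components.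
- Every boundary component other than $T,B$ is a torus, and $M_0$ has at least one such: a JSJ torus, or $\partial N(K)$ if there is no JSJ torus.

**(f)** *If $g=1$, $M_0$ has finite-volume hyperbolic interior.* Suppose $M_0$ were Seifert. The preimage of an embedded arc in the base from $T$ to $B$ avoiding cone points is a properly embedded annulus joining $T$ to $B$. It is $\pi_1$-injective in $M$, because the fiber is essential in the torus $T$ and $T$ is $\pi_1$-injective. This contradicts (d). So $M_0$ is atoroidal and not Seifert; its boundary consists of incompressible tori; apply [Th](i).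

## 9. The double of $M_0$ when $g\ge2$

When $g\ge2$, $M_0$ has boundary components of genus at least 2, and [Th] does not apply to it. We double these away.

**Proposition 9.1.** *If $g\ge2$, the double $DM_0$ of $M_0$ along $T\cup B$ has finite-volume hyperbolic interior.*

Since $T\cup B$ is incompressible in $M_0$, the groups of $M_0$, of $T$ and $B$, and of all boundary tori inject in $\pi_1(DM_0)$. The boundary of $DM_0$ is non-empty and consists of incompressible tori. Since $M_0$ has a boundary component of genus $\ge2$, it is not Seifert, so it is atoroidal. We verify the remaining hypotheses of [Th](i).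

**Step 1 (irreducibility).** *We show that every sphere $S\subset DM_0$ transverse to $T\cup B$ bounds a ball, by induction on $|S\cap(T\cup B)|$.* If the number is $0$, use irreducibility of $M_0$. Otherwise each curve of $S\cap(T\cup B)$ is null-homotopic in $DM_0$, so it bounds a disc in the $\pi_1$-injective surface $T\cup B$. Take an innermost such disc $\Delta'$, so $\Delta'\cap S=\partial\Delta'$. Surgering $S$ along $\Delta'$ and pushing off gives disjoint spheres $S',S''$ with fewer curves, which bound balls $E',E''$ by induction. Since $\partial DM_0\ne\emptyset$, the balls cannot cover $DM_0$, so they are disjoint or nested. Let $\Theta\cong\Delta'\times[-1,1]$ be the neighborhood of $\Delta'$ used in the surgery; its interior is connected and misses $S'\cup S''$, and it touches both $S'$ and $S''$.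

If $\Theta$ lies outside both balls, they are disjoint: were $E'\subset\mathrm{int}\,E''$, points of $\Theta$ near $S'$ would lie in $E''$. Then $S$ bounds $E'\cup\Theta\cup E''$, two balls joined by a 1-handle, which is a ball. Otherwise $\Theta$ lies in one of them, say $E''$. Then $S'$ touches points of $\mathrm{int}\,E''$ and misses $S''$, so $S'\subset E''$, and $S\subset S'\cup S''\cup\Theta\subset E''$. So $S$ is isotopic into the ball $E''$ and bounds a ball by Alexander's theorem.

**Step 2 (removing trivial curves from a torus).** *Towards atoroidality, let $F\subset DM_0$ be an incompressible torus meeting $T\cup B$ transversally in the minimal number of curves in its isotopy class, and suppose $F\cap(T\cup B)\neq\emptyset$. We show that all curves are essential in $F$.* If some curve bounds a disc in $F$, it bounds a disc in $T\cup B$. Among the discs in $T\cup B$ bounded by curves of $F\cap(T\cup B)$ choose an innermost one $\Delta_1$, so $\Delta_1\cap F=\partial\Delta_1$. As $F$ is incompressible, $\partial\Delta_1$ bounds a disc $\Delta_2\subset F$. The sphere $\Delta_1\cup\Delta_2$ bounds a ball $E$ by Step 1. The rest of $F$ is not inside $E$,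 since $F\subset E$ would not be $\pi_1$-injective. So we can push $\Delta_2$ across $E$ to $\Delta_1$ and slightly beyond, to the side from which $F\setminus\Delta_2$ arrives at $\partial\Delta_1$. This removes at least the curve $\partial\Delta_1$ and creates none, against minimality.

So $F$ is cut into annuli, $\pi_1$-injective in $M_0$ or its mirror image; both halves contain annuli, as $F$ crosses $T\cup B$.

**Step 3 (annuli are parallel inside $M_0$).** *We import (d).* Let $A$ be a component of $F\cap M_0$. It is $\pi_1$-injective in $M$, so by (d) it is parallel in $M$ to an annulus $A'\subset T\cup B$ through a solid torus $W$ with $\partial W=A\cup A'$. The JSJ tori miss $\partial W$, and none lies in $W$, since $\pi_1(W)=\mathbb Z$. So $W\subset M_0$.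

**Step 4 (an outermost annulus can be pushed away).** *We contradict minimality.* Choose $A$ with $W$ minimal under inclusion among the finitely many components of $F\cap M_0$. Claim: $F\cap W=A$. If not, another component $A_1$ of $F\cap M_0$ lies in $W$. It has its own region $W_1$, the closure of a component of $M_0\setminus A_1$. The set $(M_0\setminus W)\cup A$ is connected, because the annulus $A$ has $W$ on one side and the rest of the connected manifold $M_0$ on the other. It misses $A_1$, and it contains a boundary torus of $M_0$ other than $T,B$, because $W\cap\partial M_0=A'\subset T\cup B$. That torus is not contained in $W_1$, since $W_1\cap\partial M_0\subset T\cup B$. So the connected set $(M_0\setminus W)\cup A$ lies in the other component of $M_0\setminus A_1$ and misses $W_1$. Hence $W_1\subsetneq W$, against minimality of $W$.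

Now push $F$ across $W$ past $A'$. As $F\cap W=A$, this removes the two curves $\partial A$ and creates none, contradicting the minimality of $|F\cap(T\cup B)|$. So $F\cap(T\cup B)=\emptyset$, and $F$ lies in $M_0$ or its mirror image. That half is atoroidal, so $F$ is parallel there to a torus component of its boundary, which is a boundary component of $DM_0$. Thus $DM_0$ is atoroidal.

**Step 5 (not Seifert).** *The last hypothesis.* If $DM_0$ were Seifert, the fiber would generate a normal infinite cyclic subgroup $C\lhd\pi_1(DM_0)$. If $C\cap\pi_1(T)\ne1$, then $\pi_1(T)$ has a non-trivial cyclic normal subgroup, impossible for genus $\ge2$. If $C\cap\pi_1(T)=1$, let $T'$ be the subgroup of index $\le2$ of $\pi_1(T)$ centralizing $C$; then $T'\times C\le\pi_1(DM_0)$ has cohomological dimension 3. But $DM_0$ is aspherical (irreducible with infinite $\pi_1$) with non-empty boundary, so its group has cohomological dimension at most 2. Contradiction. $\square$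

## 10. Exact kernels on the cusps of a hyperbolic piece

For a torus $P$ write $kP$ for $k\pi_1(P)$. Subgroups such as $\pi_1(P)$, $\pi_1(T)$, $\pi_1(B)$ of larger groups are defined only up to conjugacy. Kernels are normal, and all subgroups we prescribe are normal in $\pi_1(P)$, $\pi_1(T)$, $\pi_1(B)$, so "the kernel meets $\pi_1(P)$ exactly in $kP$" does not depend on choices.

**Proposition 10.1.** Let $L$ be compact with non-empty torus boundary and finite-volume hyperbolic interior. There is $\kappa\ge1$ such that for all choices of $k_P\in\kappa\mathbb N_{>0}$ ($P$ a boundary torus) some finite quotient of $\pi_1(L)$ has kernel meeting each $\pi_1(P)$ exactly in $k_PP$.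

**Step 1 (fill along slopes).** *We pass to a closed hyperbolic manifold in which $\pi_1(P)$ becomes a malnormal $\mathbb Z$.* By [RH](a), $\pi_1(L)$ is hyperbolic relative to the groups $\pi_1(P)$. Let $\mathfrak F$ be the finite set of [RH](c). A non-trivial element of $\pi_1(P)$ is a multiple of $\alpha_P$ for at most one slope $\alpha_P$, so after excluding finitely many slopes on each $P$ we have $\langle\alpha_P\rangle\cap\mathfrak F=\emptyset$. Excluding finitely many more, by [Th](ii) the filling along all $\alpha_P$ is closed hyperbolic; let $\Pi=\pi_1(L)/\langle\langle\alpha_P\rangle\rangle$ be its group. By [RH](c), $\pi_1(P)/\langle\alpha_P\rangle\cong\mathbb Z=\langle c_P\rangle$ injects in $\Pi$, and $\Pi$ is hyperbolic relative to $\{\langle c_P\rangle\}$. By (d) this family is almost malnormal, hence malnormal as $\Pi$ is torsion-free.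

**Step 2 (kill powers).** *We cut the cyclic groups down to $\mathbb Z/k_P$ while keeping residual finiteness.* The $\langle c_P\rangle$ are quasiconvex [BH], and $\Pi$ is virtually special [Ag]. So [MSQT] provides $\dot H_P\lhd\langle c_P\rangle$ of finite index, and by [RH](b),(c) there is a finite set to avoid for $(\Pi,\{\langle c_P\rangle\})$. Choose $\kappa_\alpha$ divisible by all indices of the $\dot H_P$ and such that each $\langle c_P^{\kappa_\alpha}\rangle$ avoids the finite set. For $k_P\in\kappa_\alpha\mathbb N_{>0}$, the group $\Pi/\langle\langle c_P^{k_P}\rangle\rangle$ is residually finite, and each $\mathbb Z/k_P=\langle c_P\rangle/\langle c_P^{k_P}\rangle$ injects in it. Take a finite quotient injective on these finite groups. The resulting finite quotient of $\pi_1(L)$ has kernel meeting $\pi_1(P)$ exactly in $\langle\alpha_P\rangle+k_PP$.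

**Step 3 (two slopes).** *We remove the unwanted $\langle\alpha_P\rangle$.* Let $e_1,e_2$ be a basis of $\pi_1(P)$ and take the two systems $\alpha_P=e_1+ne_2$, $\alpha'_P=e_1+(n+1)e_2$ with $n$ so large that all are allowed. Let $\kappa=\mathrm{lcm}(\kappa_\alpha,\kappa_{\alpha'})$ and use the product of the two quotient maps. Since $\alpha_P,\alpha'_P$ is a basis of $\pi_1(P)$, the two kernels are $\mathbb Z\times k_P\mathbb Z$ and $k_P\mathbb Z\times\mathbb Z$ in that basis, and
$$(\langle\alpha_P\rangle+k_PP)\cap(\langle\alpha'_P\rangle+k_PP)=k_PP.\qquad\square$$

## 11. Exact kernels on $T$ and $B$ in genus at least two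

**Proposition 11.1.** Let $g\ge2$ and let $F_1,\dots,F_r$ be the tori of $\partial M_0$. There are $\kappa\ge1$ and finite-index normal subgroups $\dot T\lhd\pi_1(T)$, $\dot B\lhd\pi_1(B)$ such that for all $k\in\kappa\mathbb N_{>0}$ and all finite-index normal $N_T\lhd\pi_1(T)$, $N_B\lhd\pi_1(B)$ with $N_T\le\dot T$, $N_B\le\dot B$, some finite quotient of $\pi_1(M_0)$ has kernel meeting $\pi_1(T),\pi_1(B),\pi_1(F_i)$ exactly in $N_T,N_B,kF_i$.

The plan is that of Section 10, with $\pi_1(T)$ and $\pi_1(B)$ added to the malnormal family. The symmetry of the double provides malnormality and quasiconvexity.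

**Step 1 (symmetric filling).** *We fill so that the involution survives.* Let $\tau$ be the involution of $DM_0$ and $\bar F_i=\tau F_i$. By Proposition 9.1 and the argument of Step 1 of Section 10, excluding finitely many slopes on each $F_i$, filling $F_i$ along $\alpha_i$ and $\bar F_i$ along $\tau\alpha_i$ gives a closed hyperbolic manifold $Z$, the double of $M_0(\alpha)$ along $T\cup B$. Put $\Pi=\pi_1(Z)$, a torsion-free hyperbolic group. The groups $\pi_1(F_i)/\langle\alpha_i\rangle=\langle c_i\rangle\cong\mathbb Z$ and $\pi_1(\bar F_i)/\langle\tau\alpha_i\rangle=\langle\bar c_i\rangle\cong\mathbb Z$ inject in $\Pi$, and $\{\langle c_i\rangle,\langle\bar c_i\rangle\}_i$ is malnormal. The involution extends to $Z$, fixes $T\cup B$ pointwise, and exchanges the halves $M_0(\alpha)$ and $\tau M_0(\alpha)$.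

**Step 2 ($T$ and $B$ stay $\pi_1$-injective in $Z$).** *Filling could have created compressing discs; it did not.* If $T\cup B$ were not $\pi_1$-injective in $Z$, it would not be so in one of the halves, and by the loop theorem there would be an embedded disc $\Delta$ with $\Delta\cap(T\cup B)=\partial\Delta$ essential in $T\cup B$, say $\Delta\subset M_0(\alpha)$. The sphere $\Delta\cup\tau\Delta$ bounds a ball on exactly one side, as $Z$ is irreducible and not $S^3$. The sphere is $\tau$-invariant, so this ball $E$ satisfies $\tau E=E$. Let $E_1=E\cap M_0(\alpha)$ and $A=E\cap(T\cup B)$, a compact surface with $\partial A=\partial\Delta$. Folding $Z\to M_0(\alpha)$ (identity on $M_0(\alpha)$, $\tau$ on the other half) restricts to a retraction $E\to E_1$, so $\tilde H_*(E_1)$ is a direct summand of $\tilde H_*(E)=0$; likewise for $\tau E_1$. The Mayer–Vietoris sequence of $E=E_1\cup_A\tau E_1$ gives $\tilde H_*(A)=0$. So $A$ is a disc in $T\cup B$ bounded by $\partial\Delta$, a contradiction.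

**Step 3 (a tree with reflections).** *We set up the tool for malnormality.* Let $\mathcal T$ be the tree dual to the preimage of $T\cup B$ in the universal cover $\tilde Z$. Its vertices are of two types, for the two halves of $Z$, and $\Pi$ preserves the types, so it acts without inversions. An edge $e$ corresponds to a component $\tilde e$ of the preimage, and its stabilizer $\Pi_e$ is a conjugate of $\pi_1(T)$ or $\pi_1(B)$. Let $\sigma_e$ be the lift of $\tau$ fixing a point of $\tilde e$. On the connected set $\tilde e$ it is a lift of the inclusion of $T\cup B$, since $\tau|_{T\cup B}=\mathrm{id}$, and it agrees with the identity at one point; so it fixes $\tilde e$ pointwise, and it is the only lift of $\tau$ fixing a point of $\tilde e$. We note: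

- $\sigma_e$ interchanges the two sides of $\tilde e$, so it inverts $e$. Also $\sigma_e^2$ lifts the identity and has a fixed point, so $\sigma_e^2=1$.
- The only fixed point of $\sigma_e$ on $\mathcal T$ is the midpoint of $e$: with another fixed point, it would fix the geodesic between them, which contains half of $e$ or part of it, whereas $\sigma_e$ exchanges the halves.
- $\Pi_e$ commutes with $\sigma_e$: for $g\in\Pi_e$ the element $g\sigma_eg^{-1}$ is a lift of $\tau$ fixing $\tilde e$ pointwise, so it equals $\sigma_e$.

**Step 4 (different edge groups meet trivially).** *Let $e\ne e'$ and suppose $1\ne x\in\Pi_e\cap\Pi_{e'}$; we derive a contradiction.* By Step 3, $x$ commutes with $s=\sigma_e\sigma_{e'}\in\Pi$. Let $m\ne m'$ be the midpoints of $e,e'$. Exactly two directions leave $m$, and $\sigma_e$ exchanges them, so $[m',m]\cup\sigma_e[m,m']$ is a geodesic from $m'$ to $\sigma_em'=\sigma_e\sigma_{e'}m'=sm'$. At $sm'$ its backward direction is $\sigma_e(\text{direction of }m\text{ at }m')$, while the translate under $s$ leaves $sm'$ in the direction $\sigma_e\sigma_{e'}(\text{direction of }m\text{ at }m')$. These differ, because $\sigma_{e'}$ exchanges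 the two directions at $m'$. So the $s$-translates of the geodesic fit together to a geodesic line, along which $s$ acts as a translation. Now $x$ and $s$ are non-trivial and commute, so by [BH] they lie in a cyclic group, and $x^a=s^b$ with $a,b\neq0$. But $x^a$ fixes $e$ and $s^b$ is a non-trivial translation along a line, without fixed points. Contradiction.

**Step 5 (edge groups and core curves).** *Suppose $1\ne y=gc^mg^{-1}\in\Pi_e$ with $c\in\{c_i,\bar c_i\}$; again we derive a contradiction.* We have $y=\sigma_ey\sigma_e^{-1}$. Conjugation by $\sigma_e$ induces $\tau_*$ on $\Pi$ up to inner automorphisms, so it takes the conjugacy class of $c_i$ to that of $\bar c_i^{\pm1}$ and vice versa. Hence $c_i^m$ and $\bar c_i^{\pm m}$ are conjugate in $\Pi$ with $m\ne0$, against malnormality in Step 1.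

The edges for $T$ and those for $B$ form different $\Pi$-orbits, and $\Pi_{ge}=g\Pi_eg^{-1}$. So Steps 1, 4 and 5 say that
$$\mathcal P=\{\pi_1(T),\ \pi_1(B),\ \langle c_i\rangle,\ \langle\bar c_i\rangle\}$$
is malnormal in $\Pi$.

**Step 6 (quasiconvexity).** *We exhibit $\Pi_e$ as a centralizer.* Let $\Pi^+$ be the group of all lifts of $\mathrm{id}$ and $\tau$ to $\tilde Z$. It contains $\Pi$ with index 2, so it is hyperbolic. If $y\in\Pi$ commutes with $\sigma_e$, it preserves the unique fixed point of $\sigma_e$ on $\mathcal T$, the midpoint of $e$; since $\Pi$ acts without inversions, $y\in\Pi_e$. With Step 3, $\Pi_e=C_\Pi(\sigma_e)$. This has index at most 2 in $C_{\Pi^+}(\sigma_e)$, which is quasiconvex in $\Pi^+$ by [BH]. So $\Pi_e$ is quasiconvex in $\Pi^+$, hence in $\Pi$. Cyclic subgroups are quasiconvex by [BH].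

**Step 7 (fill, and use two slopes).** *The end is as in Section 10.* Apply [Ag], [MSQT] and [RH](b),(c) to $(\Pi,\mathcal P)$. Since surface groups and $\mathbb Z$ are residually finite, we can shrink the subgroups given by [MSQT] so that they avoid the finite set of [RH](c). So there are finite-index normal $\dot T_\alpha\lhd\pi_1(T)$, $\dot B_\alpha\lhd\pi_1(B)$ and $\kappa_\alpha\ge1$ such that for $N_T\le\dot T_\alpha$, $N_B\le\dot B_\alpha$ and $\kappa_\alpha\mid k$ the group $\Pi/\langle\langle N_T,N_B,c_i^k,\bar c_i^k\rangle\rangle$ is residually finite, and $\pi_1(T)/N_T$, $\pi_1(B)/N_B$ and the groups $\mathbb Z/k$ inject in it. Compose $\pi_1(M_0)\to\pi_1(DM_0)\to\Pi$ with the projection to this group and with a finite quotient of it that is injective on these finite subgroups. The kernel meets $\pi_1(T),\pi_1(B),\pi_1(F_i)$ exactly in $N_T,\;N_B,\;\langle\alpha_i\rangle+kF_i$. Now use two systems $\alpha_i=e_1+ne_2$ and $\alpha_i'=e_1+(n+1)e_2$ as in Section 10, put $\dot T=\dot T_\alpha\cap\dot T_{\alpha'}$, $\dot B=\dot B_\alpha\cap\dot B_{\alpha'}$, $\kappa=\mathrm{lcm}(\kappa_\alpha,\kappa_{\alpha'})$, and take the product of the two quotient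 maps, with the same $N_T,N_B,k$. The kernel meets the three kinds of subgroups in $N_T$, $N_B$ and $kF_i$. $\square$

## 12. Exact kernels on Seifert pieces

**Proposition 12.1.** Let $L$ be a Seifert JSJ piece of $M$. For every $k\ge6$ some finite quotient of $\pi_1(L)$ has kernel meeting $\pi_1(P)$ exactly in $kP$ for all boundary tori $P$.

**Step 1 (the group).** *We write a presentation.* By (f), and since a piece with boundary of genus $\ge2$ is not Seifert, $L\ne M_0$. So $\partial L$ consists of $b\ge1$ tori. $L$ is orientable and embeds in $\mathbb R^3$, so it contains no Klein bottle. The preimage of an orientation-reversing simple closed curve in the base, off the cone points, would be a Klein bottle, so the base is orientable. Let $\gamma$ be its genus. Then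
$$\pi_1(L)=\Big\langle a_i,b_i,x_m,d_j,h\ \Big|\ h\text{ central},\ x_m^{p_m}=h^{q_m},\ \prod[a_i,b_i]\prod x_m\prod d_j=1\Big\rangle,\qquad p_m\ge2,$$
with boundary tori $P_j=\langle d_j,h\rangle\cong\mathbb Z^2$. Put $E=\pi_1(L)/\langle\langle d_j^k\rangle\rangle$ and $\Delta=E/\langle h\rangle$. The group $\Delta$ is the group of the closed orientable 2-orbifold of genus $\gamma$ with cone orders $p_m$ and $k$ ($b$ times), of Euler characteristic
$$\chi=2-2\gamma-\sum\Big(1-\frac1{p_m}\Big)-b\Big(1-\frac1k\Big).$$

**Step 2 ($\chi\le0$).** *This makes the orbifold geometric.* If $\gamma\ge1$, it is clear; if $\gamma=0$ and $b\ge3$, then $\chi\le2-3\cdot\frac56<0$. If $\gamma=0$, $b=2$, there is a cone point, as $L\ne T^2\times I$, so $\chi\le2-\frac12-\frac53<0$. If $\gamma=0$, $b=1$, there are at least two cone points, since $\partial L$ is incompressible and $L$ is not a solid torus. Cone orders exactly $(2,2)$ would give the twisted $I$-bundle over the Klein bottle, which contains a Klein bottle and is excluded. So $\sum(1-\frac1{p_m})\ge\frac12+\frac23=\frac76$ (three or more cone points give at least $\frac32$), and $\chi\le2-\frac76-\frac56=0$.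

Hence the orbifold is good, and $\Delta$ is a discrete cocompact group of orientation-preserving isometries of $\mathbb H^2$ or $\mathbb E^2$. Its cone generators have exactly the prescribed orders, and it has a torsion-free finite-index normal subgroup $\Lambda$, a closed orientable surface group of genus $\ge1$.

**Step 3 ($h$ has infinite order in $E$).** *Otherwise the quotient might lose part of $\pi_1(P_j)$.* Let $y_1,\dots,y_s$ be the $x_m$ and $d_j$, with cone orders $n_i$. Let $\Phi$ be free on the $a_i,b_i,y_1,\dots,y_s$, let $r_i=y_i^{n_i}$, $r_0=\prod[a_i,b_i]\prod y_i$, and $R$ the normal closure of $r_0,\dots,r_s$, so $\Delta=\Phi/R$. Hopf's exact sequence is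
$$0\to H_2(\Delta)\to R/[\Phi,R]\to\Phi_{ab}\to\Delta_{ab}\to0 .$$
Here $H_2(\Delta;\mathbb Q)=H_2(\Lambda;\mathbb Q)_{\Delta/\Lambda}=\mathbb Q$, because the action preserves orientation; $\mathrm{rk}\,\Phi_{ab}=2\gamma+s$; and $\mathrm{rk}\,\Delta_{ab}=2\gamma$, because the $y_i$ have finite order. So $R/[\Phi,R]$ has rank $1+(2\gamma+s)-2\gamma=s+1$. It is central in $\Phi/[\Phi,R]$, so it is generated by the $s+1$ elements $r_0,\dots,r_s$, without their conjugates. An abelian group of rank $s+1$ generated by $s+1$ elements is free on them.

In $E$ the image of $R$ lies in $\langle h\rangle$, which is central, so the relations $[\Phi,R]=1$ hold there automatically. Hence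
$$E=\big(\Phi/[\Phi,R]\times\langle h\rangle\big)\big/\langle r_0,\ r_ih^{-m_i}\ (1\le i\le s)\rangle,$$
where $\langle h\rangle$ on the right is infinite cyclic, $m_i=q_m$ if $y_i=x_m$, and $m_i=0$ if $y_i$ is a $d_j$. We divide by a central subgroup. If an element $r_0^{a_0}\prod(r_ih^{-m_i})^{a_i}$ of it lies in $\langle h\rangle$, independence of the $r_i$ forces all $a_i=0$. So this subgroup meets $\langle h\rangle$ trivially, and $h$ has infinite order in $E$. Therefore $h$ has order exactly $k$ in $E_k=E/\langle h^k\rangle$, and $E_k/\langle h\rangle=\Delta$.

**Step 4 ($E_k$ is residually finite).** *Needed to pass to finite quotients.* Let $\Lambda'\le\Lambda$ have index $k$. The restriction $H^2(\Lambda;\mathbb Z/k)\to H^2(\Lambda';\mathbb Z/k)$ is multiplication by the covering degree $k$ on $\mathbb Z/k$, so it is $0$. Hence the central extension $E_k$ of $\Delta$ by $\langle h\rangle\cong\mathbb Z/k$ splits over $\Lambda'$, and $E_k$ contains a surface group of finite index. So it is residually finite.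

**Step 5 (boundary tori).** *We read off the kernels.* The subgroup $kP_j$ dies in $E_k$. Conversely, let $d_j^ah^b=1$ in $E_k$. In $\Delta$ this says $d_j^a=1$, so $k\mid a$; hence $d_j^a=1$ in $E_k$, so $h^b=1$ and $k\mid b$. So $P_j/kP_j$ injects in $E_k$. Take a finite quotient of $E_k$ injective on these finitely many finite subgroups. $\square$

## 13. Gluing the quotients along the tree of pieces

**Proof of Proposition 6.2.** A piece other than $M_0$ that is not Seifert is hyperbolic by [Th](i). Let $k\ge6$ be a common multiple of the constants $\kappa$ of all hyperbolic pieces: from Proposition 10.1 for pieces other than $M_0$, and for $M_0$ from Proposition 10.1 if $g=1$ (using (f)) and from Proposition 11.1 if $g\ge2$.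

**Step 1 (choices at $M_0$).** *We fix the kernels on $T$ and $B$.* If $g\ge2$, let $N_T=\dot T$ and $S=\dot B$. If $g=1$, let $N_T=kT$ and $S=kB$. Let $m=|\pi_1(B)/S|$ and $S'=[S,S]S^m\le S$, which is normal of finite index in $\pi_1(B)$ by Lemma 6.1. If $g=1$, then $S'=mkB$, and $mk$ is still a multiple of $\kappa$. So by Proposition 10.1 or 11.1 there are finite quotients $q_{A,0}$ and $q_{B,0}$ of $\pi_1(M_0)$ whose kernels meet every boundary torus $P\ne T,B$ exactly in $kP$, and meet $(\pi_1(T),\pi_1(B))$ exactly in $(N_T,S)$, respectively $(N_T,S')$. By Propositions 10.1 and 12.1 every other piece has a finite quotient with kernel meeting each boundary torus $P$ exactly in $kP$.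

**Step 2 (assembly).** *We combine the quotients of the pieces.* $\pi_1(M)$ is the fundamental group of a tree of groups, with the groups of the pieces at the vertices and those of the JSJ tori $F$ on the edges. On each edge group the quotients chosen at both ends have the same kernel $kF$. So they fit together to a tree of finite groups with edge groups $\pi_1(F)/kF$, and $\pi_1(M)$ maps onto its fundamental group. That group is residually finite, so it has a finite quotient injective on the finitely many vertex groups. Using $q_{A,0}$ at $M_0$ we get $q_A:\pi_1(M)\to Q_A$; using $q_{B,0}$ we get $q_B:\pi_1(M)\to Q_B$. Their kernels meet each piece's group in the kernel chosen there. In particular they meet $\pi_1(T)$ in $N_T$, they meet $\pi_1(B)$ in $S$ and $S'$ respectively, and $\ker q_A$ meets $\pi_1(\partial N(K))$ in $k\,\pi_1(\partial N(K))$, as $\partial N(K)$ is a boundary torus of some piece.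

**Step 3 (base points).** *We compare with $\pi_T,\pi_B$ of Section 4.* The group $\pi_B$ was formed with the vertical path $\delta_{z_0}$, which may leave $M_0$. So $\pi_B$ is only conjugate in $\pi_1(M)$ to the copy of $\pi_1(B)$ used at the vertex $M_0$. This is harmless: the kernels are normal in $\pi_1(M)$, and $S,S'$ are normal in $\pi_1(B)$. The same remark covers $\pi_T$ and $N_T$. So (8) and (9) hold. $\square$

With the argument after Proposition 6.2 and the sphere case of Section 5, Theorem A is proved, and the answer to the question of Section 1 is yes. $\square$

## 14. Finitely many knots at once, and torus knots invisible to a given biquandle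

**Proof of Theorem B(1).** Put $f_X(K)=\#\mathrm{Col}_X(K)/|X|$. A coloring by a product biquandle is a pair of colorings, so $f_{X\times X'}=f_Xf_{X'}$. Let $K_1,\dots,K_n$ be non-trivial. By Theorem A choose finite $X_j$ with $f_{X_j}(K_j)\neq1$. For $X=\prod_jX_j^{a_j}$ with all $a_j\ge1$,
$$f_X(K_i)=\prod_jf_{X_j}(K_i)^{a_j}.$$
If some factor vanishes, this is $0\ne1$. Otherwise $f_X(K_i)=1$ if and only if $\sum_ja_j\log f_{X_j}(K_i)=0$. This is a linear equation in $a$ whose $j=i$ coefficient is non-zero, so it defines a hyperplane. Choose $a\in\mathbb N_{>0}^n$ off these at most $n$ hyperplanes. $\square$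

**Proof of Theorem B(2).** Let $X$ be a finite biquandle.

**Step 1 (a crossing as a permutation).** *We turn coloring counts of closed 2-braids into fixed-point counts.* View a positive crossing as the 2-braid $\sigma$, directed upward, with the over strand running from bottom left to top right. The bottom labels from left to right are $(o,u)$ and the top labels are $(u',o')$. The bottom labels determine $o'$ by $o=o'\,\overline{\triangleright}\,u$, since column maps are bijective, and then $u'=u\,\underline{\triangleright}\,o'$. Conversely the top labels determine $u$ by $u'=u\,\underline{\triangleright}\,o'$ and then $o=o'\,\overline{\triangleright}\,u$. So $R:(o,u)\mapsto(u',o')$ is a bijection of $X\times X$, and the closure of $\sigma^n$ has exactly $|\mathrm{Fix}(R^n)|$ colorings.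

**Step 2 (periodicity).** *We use that $R$ has finite order.* Let $n_0$ be the order of $R$ and $j\ge1$. The closure of $\sigma^{1+2n_0j}$ is the torus knot $T(2,2n_0j+1)$, and it has $|\mathrm{Fix}(R^{1+2n_0j})|=|\mathrm{Fix}(R)|$ colorings. This number is $|X|$, because the closure of $\sigma$ is a diagram of the unknot.

**Step 3 (these knots are non-trivial and distinct).** *We verify this by a direct count.* For odd $n\geq3$ take the quandle $\mathbb Z/n$ with $x\,\underline{\triangleright}\,y=2y-x$, $x\,\overline{\triangleright}\,y=x$ (the linear biquandle with $s=1$, $t=-1$). Its permutation is $(o,u)\mapsto(2o-u,\,o)$. It preserves the difference $\delta=o-u$ of the two labels and adds $\delta$ to each of them. So a pair is fixed by the $n'$-th power if and only if $n'\delta=0$, and the closure of $\sigma^{n'}$ has $n\cdot\gcd(n,n')$ colorings. For $n'=n$ this is $n^2\neq n$, so $T(2,n)$ is non-trivial, also as a virtual knot. For odd $n'$ with $3\le n'<n$ it is less than $n^2$, so $T(2,n')\ne T(2,n)$. Varying $j$ in Step 2 gives infinitely many non-trivial classical knots with exactly $|X|$ $X$-colorings. $\square$
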